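\title{Rearranged trigonometric Fourier series can converge almost everywhere to the wrong sum}

\begin{abstract}
If the Fourier series of an integrable function with respect to an arbitrarily ordered Haar system converges almost everywhere, then its sum is the function. We show that this fails for the trigonometric system. For $1\le p<2$, the Fourier series of a generic $f\in L^p$ can be rearranged so as to converge almost everywhere to any prescribed measurable function, finite or infinite. The threshold is $L^2$: among the classes $\int\Phi(|f|)<\infty$ the phenomenon occurs when $\Phi(t)=o(t^2)$ and does not occur when $\liminf\Phi(t)/t^2>0$. The proof splits the spectrum of the Fej\'er kernel according to a sequence of signs, runs a stopped random walk on the two halves, and controls partial sums by ordering terms at random.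
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathcal T$ be the real trigonometric system on $[0,2\pi]$,
\[
\mathcal T=\Big\{\tfrac{1}{\sqrt{2\pi}},\ \tfrac{\cos kx}{\sqrt\pi},\ \tfrac{\sin kx}{\sqrt\pi}\ :\ k=1,2,\dots\Big\}.
\]
An \emph{enumeration} of $\mathcal T$ is a sequence $\phi_1,\phi_2,\dots$ in which every element of $\mathcal T$ occurs exactly once. For an integrable function $f$ on $[0,2\pi]$, the Fourier series of $f$ in this enumeration is
\begin{equation}\label{eq:series}
\sum_{n=1}^\infty c_n(f)\,\phi_n(x),\qquad c_n(f)=\int_0^{2\pi}f(x)\phi_n(x)\,dx ,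
\end{equation}
and it is summed in the given order, through the partial sums $S_N=\sum_{n\le N}c_n(f)\phi_n$.

\medskip
\noindent\textbf{Question.} \emph{Let $f\in L^1[0,2\pi]$, fix an enumeration of $\mathcal T$, and suppose that the series \eqref{eq:series} converges almost everywhere. Must it be true that}
\begin{equation}\label{eq:right}
\lim_{N\to\infty}S_N(x)=f(x)\quad\text{for almost every }x\,?
\end{equation}

Three neighboring statements suggest the answer yes. All three rest on one fact: a sequence that converges in measure has a subsequence that converges almost everywhere to the same limit, so an almost everywhere limit and a limit in measure must coincide.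

\begin{itemize}
\item[(i)] \emph{Any order, $f\in L^2$.} The expansion of $f$ in a complete orthonormal system converges to $f$ in $L^2$, hence in measure, and an enumeration of $\mathcal T$ is such a system. So convergence almost everywhere implies \eqref{eq:right}.
\item[(ii)] \emph{The standard order, $f\in L^1$.} List $\mathcal T$ as $1,\cos x,\sin x,\cos2x,\dots$ (normalized). If $S_N\to g$ almost everywhere, then the arithmetic means of $S_1,S_3,\dots,S_{2n-1}$ also tend to $g$ almost everywhere. These are the Fej\'er means of $f$, which tend to $f$ in $L^1$. So $g=f$.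
\item[(iii)] \emph{Any order, $f\in L^1$, the Haar system.} On $[0,1]$ let $\chi_1\equiv1$, and for $k\ge0$, $1\le j\le 2^k$ let $\chi_{2^k+j}$ equal $2^{k/2}$ on the left half of $\big(\frac{j-1}{2^k},\frac{j}{2^k}\big)$, $-2^{k/2}$ on the right half, and $0$ elsewhere. By a theorem of Arutyunyan and Gundy, the Fourier--Haar series of $f\in L^1[0,1]$ converges to $f$ unconditionally in measure, that is, in measure for every ordering of the system. So the analogue of the Question for the Haar system has the answer yes.
\end{itemize}

In (i) the function is special, in (ii) the order, in (iii) the system. The Question asks whether (iii) survives the passage to $\mathcal T$. It does not, and the failure is complete. Call $f\in L^1[0,2\pi]$ \emph{universal} if for every measurable $g:[0,2\pi]\to[-\infty,+\infty]$ there is an enumeration of $\mathcal T$ such that $S_N(x)\to g(x)$ for almost every $x$ (divergence to $\pm\infty$ where $g=\pm\infty$).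

\begin{theorem}\label{thm:answer}
Let $1\le p<2$. The set of universal functions in $L^p[0,2\pi]$ contains a dense $G_\delta$ subset of $L^p[0,2\pi]$. In particular, there are an $f\in L^1[0,2\pi]$ and an enumeration of $\mathcal T$ for which \eqref{eq:series} converges almost everywhere to $f+1$. The answer to the Question is no.
\end{theorem}

By (i), the exponent $p=2$ is excluded, and the next theorem locates the threshold more finely.

\begin{theorem}\label{thm:threshold}
Let $\Phi:[0,\infty)\to[0,\infty)$ be a Borel function that is bounded on bounded sets.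
\begin{itemize}
\item[(a)] If $\liminf_{t\to\infty}\Phi(t)/t^2>0$, then for every $f$ with $\int\Phi(|f|)<\infty$ and every enumeration of $\mathcal T$, convergence of \eqref{eq:series} almost everywhere implies \eqref{eq:right}.
\item[(b)] If $\Phi(t)=o(t^2)$ as $t\to\infty$, then there is a universal $f\in L^1$ with $\int\Phi(|f|)<\infty$. In particular, there is a universal function in $\bigcap_{p<2}L^p$.
\end{itemize}
\end{theorem}

Functions $\Phi$ for which $\Phi(t)/t^2$ has lower limit $0$ and positive upper limit are not covered by the theorem.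

Section~\ref{sec:mechanism} shows the mechanism on a small scale. Section~\ref{sec:steer} isolates a finitary property, \emph{steerability}, and shows that it implies universality (Theorem~\ref{thm:universal}). Section~\ref{sec:generic} shows that steerable functions are generic in a class of Orlicz spaces that contains $L^p$ for $p<2$ (Theorem~\ref{thm:generic}), assuming a statement about polynomials, Proposition~\ref{prop:steer}. That proposition is the heart of the matter and occupies Sections~\ref{sec:walk}--\ref{sec:slices}. Section~\ref{sec:threshold} proves Theorem~\ref{thm:threshold}.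

\section{The mechanism}\label{sec:mechanism}

\subsection{Conventions}
We identify $[0,2\pi]$ with $\mathbb T=\mathbb R/2\pi\mathbb Z$ and put $\mu=dx/2\pi$. Functions are real, and all norms $\|\cdot\|_p$ are taken with respect to $\mu$, or with respect to normalized Haar measure on $\mathbb T^J$. For $\phi\in\mathcal T$ we write $c_\phi(f)=\int_0^{2\pi}f\phi\,dx$, and the \emph{frequency} of $\phi$ is its $k\ge0$. \emph{Polynomial} means real trigonometric polynomial. The \emph{spectrum} $\operatorname{spec}P\subset\mathbb Z$ is the set of $k$ with $\int Pe^{-ikx}d\mu\ne0$; it is symmetric because $P$ is real. The same definition on $\mathbb T^J$ gives a symmetric subset of $\mathbb Z^J$. The \emph{terms} of a polynomial $P$ on $\mathbb T$ are the nonzero functions $c_\phi(P)\phi$. If $c_\phi(P)\neq0$, the frequency of $\phi$ lies in $\operatorname{spec}P$; hence if $P$ and $Q$ have disjoint spectra, then $c_\phi(Q)=0$ for every $\phi$ that occurs in $P$.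

If $P=\sum_{k\ge1}(a_k\cos kx+b_k\sin kx)$, its terms are the nonzero functions among $a_k\cos kx$ and $b_k\sin kx$, so
\begin{equation}\label{eq:squares}
\text{at every }x,\ \text{the sum of the squares of the terms of $P$ is at most}\ \sum_k(a_k^2+b_k^2)=2\|P\|_2^2 .
\end{equation}
For an integer $L\ge1$ the map $x\mapsto Lx$ preserves $\mu$. Thus $u(Lx)$ has the same distribution as $u(x)$, and $\operatorname{spec}P(L\,\cdot)=L\operatorname{spec}P$. The Fej\'er kernel is $K_n(x)=1+2\sum_{k=1}^{n-1}(1-\frac kn)\cos kx$; it is nonnegative and has mean $1$.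

\subsection{Splitting the Fej\'er kernel}
Suppose that $V$ and $U$ are polynomials with disjoint spectra of high frequencies, that $V$ is close to $1$ on most of $\mathbb T$, and that $\|V-U\|_1$ is small. Adding $V-U$ to a polynomial $p$ of low degree hardly moves $p$ in $L^1$, yet the Fourier series of $p+V-U$ now contains a block of terms, those of $V$, whose sum is nearly $1$. A rearrangement can use this block early and postpone the terms of $U$. With the $L^2$ norm in place of the $L^1$ norm no such pair exists, because orthogonality gives $\|V\|_2\le\|V-U\|_2$.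

A first, weaker goal is a pair with $\|V-U\|_1$ small and $V$ merely not small in measure. For $V-U$ we need a polynomial that is much smaller in $L^1$ than in $L^2$; the normalized Fej\'er kernel is one. For $V+U$, which arises from $V-U$ by changing the signs of some coefficients, we need a polynomial with the same $L^2$ norm that is spread out. The following signs make it bounded.

\begin{lemma}[Rudin \cite{Rudin}]\label{lem:signs}
There are signs $r_k=\pm1$ such that $\big|\sum_{k=1}^m r_ke^{ikx}\big|\le5\sqrt m$ for all $m\ge1$ and all $x$.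
\end{lemma}

\begin{proof}
We include a short proof. Define polynomials in $z$ by $P_0=Q_0=1$, $P_{j+1}=P_j+z^{2^j}Q_j$, $Q_{j+1}=P_j-z^{2^j}Q_j$. Each of $P_j,Q_j$ has $2^j$ coefficients, all equal to $\pm1$, and $P_{j+1}$ extends $P_j$; let $r_k$ be the coefficient of $z^{k-1}$ in $P_j$ for large $j$. On $|z|=1$ the parallelogram law gives $|P_{j+1}|^2+|Q_{j+1}|^2=2(|P_j|^2+|Q_j|^2)$, so $|P_j|\le2^{(j+1)/2}$. Consider the sum of the first $m<2^j$ monomials of $P_j$ or $Q_j$. If $m<2^{j-1}$, it is the sum of the first $m$ monomials of $P_{j-1}$. Otherwise it is $P_{j-1}\pm z^{2^{j-1}}$ times the sum of the first $m-2^{j-1}<2^{j-1}$ monomials of $Q_{j-1}$. By induction it is a sum of functions $\pm z^aP_i$, one for each power $2^i$ in the binary expansion of $m$. If $2^t\le m<2^{t+1}$, its modulus is at most $\sum_{i\le t}2^{(i+1)/2}<2(\sqrt2+1)\,2^{t/2}<5\sqrt m$.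
\end{proof}

For $n\ge2$ put
\[
W_n=\frac2{\sqrt n}\sum_{k=1}^{n-1}\Big(1-\frac kn\Big)\cos kx,\qquad
Y_n=\frac2{\sqrt n}\sum_{k=1}^{n-1}r_k\Big(1-\frac kn\Big)\cos kx,\qquad
Y_n^\pm=\frac{Y_n\pm W_n}2 .
\]

\begin{lemma}\label{lem:blocks}
For every $n\ge2$:
\begin{itemize}
\item[(a)] $Y_n^+$ and $Y_n^-$ have disjoint spectra that omit $0$, and $2Y_n^\pm=Y_n\pm W_n$;
\item[(b)] $|Y_n|\le10$ everywhere, and $Y_n$ has mean $0$;
\item[(c)] $\frac14\le\|Y_n\|_2^2=\|W_n\|_2^2\le1$;
\item[(d)] $\|W_n\|_1\le2n^{-1/2}$.
\end{itemize}
\end{lemma}

\begin{proof}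
(a) $Y_n^+$ contains only the frequencies $k$ with $r_k=1$, and $Y_n^-$ only those with $r_k=-1$.
(b) Since $1-\frac kn=\frac1n\#\{m:k\le m\le n-1\}$, we have $Y_n=\frac2{\sqrt n}\cdot\frac1n\sum_{m=1}^{n-1}\sum_{k=1}^mr_k\cos kx$, and Lemma~\ref{lem:signs} gives $|Y_n|\le\frac2{\sqrt n}\cdot\frac1n\cdot n\cdot5\sqrt n=10$.
(c) Both squared norms equal $\frac2n\sum_{j=1}^{n-1}\frac{j^2}{n^2}=\frac13(1-\frac1n)(2-\frac1n)$, which increases from $\frac14$ at $n=2$ and stays below $\frac23$.
(d) $W_n=n^{-1/2}(K_n-1)$ and $\|K_n\|_1=1$.
\end{proof}

The pair $V=Y_n^+$, $U=Y_n^-$ reaches the first goal. The difference $W_n$ tends to $0$ in $L^1$. On the other hand $\frac14\le\|Y_n\|_2^2\le\frac1{16}+100\,\mu\{|Y_n|\ge\frac14\}$, so $|Y_n|\ge\frac14$ on a set of measure at least $3/1600$, and $Y_n^+=\frac12(Y_n+W_n)$ does not tend to $0$ in measure.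

\subsection{A walk of three steps}
Of $Y_n$ we know only that it is bounded, has mean $0$, and has variance at least $\frac14$. It has to be turned into a function close to $1$, by operations that keep the two spectra apart. Bounded centered variables with variance bounded below are the steps of a random walk, and a walk stopped when it reaches $1$ equals about $1$ with high probability.

\begin{example}\label{ex:walk}
Write $Y,W,Y^\pm$ for $Y_n,W_n,Y_n^\pm$, and pretend for this example that $Y$ takes only the values $\pm1$, each on half of $\mathbb T$. On $\mathbb T^3$ the variables $Y(y_1),Y(y_2),Y(y_3)$ are independent signs. Add them one at a time and stop on reaching $1$. If $Y(y_1)=1$ the walk stops at once; if $Y(y_1)=-1$ it cannot reach $1$ before the third step. So, with $\gamma(y_1)=\frac12(1-Y(y_1))$ the indicator of $\{Y(y_1)=-1\}$, the final position is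
\[
X=Y(y_1)+\gamma(y_1)\big(Y(y_2)+Y(y_3)\big).
\]
It equals $1$ with probability $\frac12+\frac18=\frac58$, equals $-1$ with probability $\frac14$, and equals $-3$ with probability $\frac18$. The mean is still $0$, but the probability of the value $1$ has risen from $\frac12$ to $\frac58$, paid for by a rare large negative value. Now replace each step $Y$, but not the stopping rule $\gamma$, by $2Y^\pm=Y\pm W$:
\[
G^\pm=2Y^\pm(y_1)+2\gamma(y_1)\big(Y^\pm(y_2)+Y^\pm(y_3)\big)=X\pm\big[W(y_1)+\gamma(y_1)\big(W(y_2)+W(y_3)\big)\big].
\]
The bracket has $L^1$ norm at most $3\|W\|_1$, so $G^+$ and $G^-$ are both close to $X$. The factor $\gamma$ contains frequencies of both kinds, and yet the spectra of $G^+$ and $G^-$ are disjoint: the frequencies of $G^\pm$ have the form $(k,0,0)$, $(m,k,0)$ or $(m,0,k)$ with $k\in\operatorname{spec}Y^\pm$, so the \emph{last nonzero coordinate} tells to which of the two a frequency belongs. This works because the stopping rule looks only at the past.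
\end{example}

\section{Steerable functions are universal}\label{sec:steer}

A numerical model shows which property to ask for. Take $a_n=(-1)^n/n$. For every real $h$, every $\varepsilon>0$ and every $N$, one can pick finitely many terms with indices above $N$ whose sum is within $\varepsilon$ of $h$ and whose partial sums never exceed $|h|+\varepsilon$ in modulus: take consecutive terms of the sign of $h$, all smaller than $\varepsilon$, until the sum passes $h$. To rearrange the series to a given sum $g$, alternate two moves: insert the first unused term, then steer the partial sum back toward $g$ with fresh terms. The inserted terms tend to $0$, so the corrections $h$ tend to $0$, and therefore so do the excursions. We transfer this to functions, up to sets of small measure.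

Let $\mathcal H$ be the countable set of polynomials with rational cosine and sine coefficients, constants included. Every bounded measurable function is a limit in measure of elements of $\mathcal H$, since $\mathcal H$ is dense in $L^2$.

\begin{definition}\label{def:steer}
A function $f\in L^1$ is \emph{steerable} if for all $h\in\mathcal H$, $\varepsilon>0$ and $N\in\mathbb N$ there are distinct $\psi_1,\dots,\psi_m\in\mathcal T$ ($m\ge0$) of frequency greater than $N$ such that the sums $\sigma_j=\sum_{i\le j}c_{\psi_i}(f)\psi_i$ satisfy
\begin{equation}\label{eq:steer}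
\mu\Big\{x:\ |\sigma_m-h|\ge\varepsilon\ \text{ or }\ \max_{0\le j\le m}|\sigma_j|\ge|h|+\varepsilon\Big\}<\varepsilon .
\end{equation}
\end{definition}

The first condition in \eqref{eq:steer} concerns only the ends of the blocks, and it controls only a subsequence of the partial sums. The second, in which $|h|$ is evaluated at the same point $x$, controls the partial sums inside a block.

\begin{theorem}\label{thm:universal}
Every steerable function $f\in L^1$ is universal.
\end{theorem}

\begin{proof}
Let $g:\mathbb T\to[-\infty,+\infty]$ be measurable. Since $g$ may be unbounded or infinite, we aim at the moving targets $g_s=\max(-s,\min(g,s))$, $s=0,1,2,\dots$. They are bounded, $|g_s-g_{s-1}|\le1$, and $g_s(x)=g_{s-1}(x)=g(x)$ as soon as $|g(x)|\le s-1$.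

Let $\theta_1,\theta_2,\dots$ be the standard enumeration of $\mathcal T$. We build a list of elements of $\mathcal T$ in stages $s=1,2,\dots$; let $P_s$ be the sum of $c_\phi(f)\phi$ over the finite list present after stage $s$, with $P_0=0$. Stage $s$ has three steps.
\begin{itemize}
\item[1.] Append the first $\theta_j$ not yet listed. Call it $\theta$, and put $P'=P_{s-1}+c_\theta(f)\theta$ and $e_s=|c_\theta(f)|$. Since $|\theta|\le1$, we have $|P'-P_{s-1}|\le e_s$.
\item[2.] Choose $h_s\in\mathcal H$ with $\mu\{|h_s-(g_s-P')|\ge2^{-s}\}<2^{-s}$.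
\item[3.] Apply Definition~\ref{def:steer} with $h=h_s$, $\varepsilon=2^{-s}$ and $N$ larger than all frequencies listed so far. Append $\psi_1,\dots,\psi_m$, so that $P_s=P'+\sigma_m$.
\end{itemize}
By step~1, $\theta_s$ is listed by the end of stage $s$, and the choice of $N$ prevents repetitions. So the list is an enumeration of $\mathcal T$. The elements $\theta$ chosen at different stages are distinct, so their frequencies tend to infinity and $e_s\to0$ by the Riemann--Lebesgue lemma.

Let $E_s$ be the union of the exceptional sets in steps 2 and 3. Then $\mu(E_s)<2^{1-s}$, and by the Borel--Cantelli lemma almost every $x$ lies in only finitely many $E_s$. Fix such an $x$ and evaluate everything at $x$. If $x\notin E_s$, then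
\[
|P_s-g_s|\le|\sigma_m-h_s|+|h_s-(g_s-P')|\le2\cdot2^{-s}.
\]
Let $s$ be so large that $x\notin E_{s-1}\cup E_s$. Then $|P_{s-1}-g_{s-1}|\le4\cdot2^{-s}$, and the correction $h_s$ satisfies
\[
|h_s|\le|g_s-P'|+2^{-s}\le|g_s-g_{s-1}|+|g_{s-1}-P_{s-1}|+e_s+2^{-s}\le|g_s-g_{s-1}|+e_s+5\cdot2^{-s}.
\]
Every partial sum $S$ of the series that occurs during stage $s$ has the form $P'+\sigma_j$, so
\begin{equation}\label{eq:excursion}
|S-P_{s-1}|\le e_s+|h_s|+2^{-s}\le2e_s+|g_s-g_{s-1}|+6\cdot2^{-s}.
\end{equation}
If $g(x)$ is finite, then $g_s=g_{s-1}=g$ for large $s$; hence $P_{s-1}\to g$, the right side of \eqref{eq:excursion} tends to $0$, and the series converges to $g(x)$. If $g(x)=\pm\infty$, then $g_{s-1}=\pm(s-1)$, so $\pm P_{s-1}\ge s-2$ for large $s$, while the right side of \eqref{eq:excursion} stays bounded; the partial sums tend to $\pm\infty$.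
\end{proof}

\section{Steerable functions are generic}\label{sec:generic}

To treat $L^p$ for $p<2$ and the classes of Theorem~\ref{thm:threshold} together we work in Orlicz spaces. For the Question itself only $\Psi(t)=t$ and $\|\cdot\|_\Psi=\|\cdot\|_1$ are needed.

Call $\Psi:[0,\infty)\to[0,\infty)$ \emph{admissible} if it is convex and continuous, $\Psi(0)=0$, $\Psi>0$ on $(0,\infty)$, $\Psi(2t)\le C\Psi(t)$ for some constant $C$ and all $t$ (\emph{doubling}), and
\[
\Psi(t)=o(t^2)\qquad(t\to\infty).
\]
Such a $\Psi$ is nondecreasing. Put $\|u\|_\Psi=\inf\{\alpha>0:\int\Psi(|u|/\alpha)\,d\mu\le1\}$ and let $L^\Psi$ be the space of measurable $u$ with $\|u\|_\Psi<\infty$. For $1\le p<2$ the function $\Psi(t)=t^p$ is admissible and $\|\cdot\|_\Psi=\|\cdot\|_p$. Convexity of $\Psi$ makes $\|\cdot\|_\Psi$ a norm. We use the following facts.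
\begin{itemize}
\item[(O1)] \emph{$L^\Psi\subset L^1$ continuously.} For $t\ge1$ convexity gives $\Psi(1)\le\Psi(t)/t$, so $t\le1+\Psi(t)/\Psi(1)$ for all $t$, and $\|u\|_1\le(1+1/\Psi(1))\|u\|_\Psi$.
\item[(O2)] \emph{$L^\Psi$ is complete.} A Cauchy sequence $(u_r)$ is Cauchy in $L^1$, so a subsequence tends almost everywhere to some $u$. If $\|u_r-u_{r'}\|_\Psi<\alpha$ for all large $r'$, Fatou's lemma gives $\int\Psi(|u_r-u|/\alpha)\,d\mu\le1$.
\item[(O3)] \emph{$\|u\|_\Psi$ is monotone in $|u|$ and depends only on the distribution of $|u|$.} In particular $\|a\,u(L\,\cdot)\|_\Psi\le\|a\|_\infty\|u\|_\Psi$ for a bounded function $a$ and an integer $L\ge1$.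
\item[(O4)] \emph{If $u\in L^\Psi$, then $\int\Psi(|u|/\alpha)\,d\mu<\infty$ for every $\alpha>0$.} It holds for one $\alpha$, and doubling lets us halve $\alpha$.
\item[(O5)] \emph{If $(u_r)$ is bounded in $L^2$ and $u_r\to0$ in measure, then $\|u_r\|_\Psi\to0$.} Fix $\alpha,\kappa>0$ and choose $t_0$ with $\Psi(t/\alpha)\le\kappa t^2$ for $t\ge t_0$. Then $\int\Psi(|u_r|/\alpha)\,d\mu\le\kappa\|u_r\|_2^2+\int_{|u_r|\le t_0}\Psi(|u_r|/\alpha)\,d\mu$. The last integrand is bounded by $\Psi(t_0/\alpha)$ and tends to $0$ in measure, so the integral tends to $0$. As $\kappa$ is arbitrary, $\|u_r\|_\Psi\le\alpha$ for large $r$.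
\item[(O6)] \emph{Polynomials are dense in $L^\Psi$.} The truncations $u_M=\max(-M,\min(u,M))$ satisfy $|u-u_M|\le|u|$, so $\int\Psi(|u-u_M|/\alpha)\,d\mu\to0$ for every $\alpha$ by (O4) and dominated convergence. The Fej\'er means $v_n$ of $u_M$ are bounded by $M$ and tend to $u_M$ in $L^1$, so $\int\Psi(|u_M-v_n|/\alpha)\,d\mu\to0$ by bounded convergence.
\end{itemize}
By (O5) and Lemma~\ref{lem:blocks}(c),(d),
\begin{equation}\label{eq:Wsmall}
\|W_n\|_\Psi\to0\qquad(n\to\infty).
\end{equation}
This is the only place where the hypothesis $\Psi(t)=o(t^2)$ enters the proof. For $\Psi(t)=t^2$ the relation \eqref{eq:Wsmall} fails, since $\|W_n\|_2\ge\frac12$, and so does the next theorem: by Theorem~\ref{thm:universal} and case (i) of the introduction, no $f\in L^2$ is steerable. Doubling is used only in (O4), and through it in (O6).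

\begin{theorem}\label{thm:generic}
Let $\Psi$ be admissible. The steerable functions in $L^\Psi$ form a dense $G_\delta$ subset of $L^\Psi$. In particular such functions exist.
\end{theorem}

The theorem follows by Baire's theorem from the existence of pairs $V,U$ as in Section~\ref{sec:mechanism}, with an arbitrary polynomial $h$ in place of $1$ and with control of the partial sums. Fix an admissible $\Psi$ until the end of Section~\ref{sec:slices}.

\begin{proposition}\label{prop:steer}
Let $h$ be a polynomial, $\varepsilon\in(0,1)$ and $N_0\in\mathbb N$. There are polynomials $U,V$ with disjoint spectra contained in $\{|k|>N_0\}$, and an ordering of the terms of $V$, such that $\|V-U\|_\Psi<\varepsilon$ and, for $x$ outside a set of measure less than $\varepsilon$, we have $|V(x)-h(x)|<\varepsilon$ and all partial sums of the ordered terms of $V$ have modulus less than $|h(x)|+\varepsilon$ at $x$.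
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:generic}, assuming Proposition~\ref{prop:steer}]
For $h\in\mathcal H$, $k\ge2$, $N\in\mathbb N$ let $O(h,k,N)$ be the set of $f\in L^\Psi$ for which there are $\psi_1,\dots,\psi_m$ as in Definition~\ref{def:steer} with $\varepsilon=1/k$. If \eqref{eq:steer} holds for some $\varepsilon$, it holds for every larger $\varepsilon$, so the steerable functions in $L^\Psi$ form the countable intersection $\bigcap O(h,k,N)$. By (O2) and Baire's theorem it suffices to show that each $O(h,k,N)$ is open and dense.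

\emph{Open.} Let $f\in O(h,k,N)$ with $\psi_1,\dots,\psi_m$, and let $f_r\to f$ in $L^\Psi$. By (O1), $c_{\psi_i}(f_r)\to c_{\psi_i}(f)$, so the sums $\sigma_j$ formed for $f_r$ converge uniformly to those formed for $f$. Let $E_r$ and $E$ be the corresponding sets in \eqref{eq:steer}. A point in infinitely many $E_r$ satisfies one of finitely many non-strict inequalities infinitely often, and that inequality passes to the limit; so the point lies in $E$. By Fatou's lemma, $\limsup\mu(E_r)\le\mu(E)<1/k$. Hence $f_r\in O(h,k,N)$ for large $r$.

\emph{Dense.} By (O6) it suffices to approximate a polynomial $p$. Given $\eta>0$, apply Proposition~\ref{prop:steer} with $h$, $\varepsilon=\min(1/k,\eta)$ and $N_0=\max(N,\deg p)$, and put $f=p+V-U$. Then $\|f-p\|_\Psi<\eta$. The spectrum of $V$ is disjoint from those of $p$ and $U$, so $c_\psi(f)=c_\psi(V)$ for every $\psi$ that occurs in $V$. Taking for $\psi_1,\dots,\psi_m$ these elements, in the order given by the proposition, we get $\sigma_m=V$ and $f\in O(h,k,N)$.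
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:answer}]
Apply Theorems~\ref{thm:generic} and~\ref{thm:universal} with $\Psi(t)=t^p$. For the second statement take $p=1$, any steerable $f$, and $g=f+1$.
\end{proof}

\section{Two polynomials near $1$ with disjoint spectra}\label{sec:walk}

\begin{lemma}\label{lem:pair}
For $\zeta,\kappa\in(0,1]$ and $\varepsilon>0$ there are polynomials $F^+,F^-$ with disjoint spectra that omit $0$, such that
\[
\|F^+-F^-\|_\Psi<\varepsilon,\qquad\|F^\pm\|_2\le9\zeta^{-1/2},\qquad\mu\{|F^\pm-1|>\kappa\}\le\zeta .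
\]
\end{lemma}

The power $\zeta^{-1/2}$ cannot be lowered. If $F$ has mean $0$ and $|F-1|\le\kappa$ outside a set $E$ with $\mu(E)\le\zeta$, then $(1-\kappa)(1-\zeta)\le\int_{E^c}F\,d\mu=-\int_EF\,d\mu\le\zeta^{1/2}\|F\|_2$. Section~\ref{sec:slices} needs this power.

The proof follows Example~\ref{ex:walk}, with four changes. The function $Y_n$ is not two-valued, so the walk may overshoot $1$; we shrink the steps by a factor $\delta$. The $L^2$ norm must be bounded, so we also stop at a lower barrier $-A$. The stopping indicators are not polynomials, so we replace them by Fej\'er means. Finally the construction must be carried from $\mathbb T^J$ to $\mathbb T$. The order of the choices matters: the number $J$ of steps is fixed before $n$, which is possible because the bounds in Lemma~\ref{lem:blocks}(b),(c) do not depend on $n$, and then $n$ is taken so large that $J$ copies of $W_n$ are negligible.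

\begin{proof}
Put $A=4/\zeta\ge4$ and $\delta=\kappa/20$, so that $10\delta=\kappa/2\le\frac12$. Fix an integer $J\ge12A^2/\delta^2$. By \eqref{eq:Wsmall}, we can then fix $n\ge2$ with
\begin{equation}\label{eq:n}
2\delta J\|W_n\|_\Psi<\varepsilon,\qquad\frac4\kappa\,\delta J\cdot2n^{-1/2}\le\frac1{4A}.
\end{equation}

\emph{Step 1: the stopped walk.} Regard $\mathbb T^J$ with Haar measure as a probability space, with independent uniform coordinates $y_1,\dots,y_J$. The variables $Y_n(y_i)$ are independent and identically distributed, have mean $0$ and variance $v\ge\frac14$, and are bounded by $10$. Let $\tau$ be the first $i\le J$ with $\delta\sum_{l\le i}Y_n(y_l)\notin(-A,1)$, and $\tau=\infty$ if there is none. The final position of the stopped walk is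
\[
X=\sum_{i=1}^J\delta\,\mathbf 1_{\{\tau\ge i\}}Y_n(y_i).
\]
The event $\{\tau\ge i\}$ depends only on $y_1,\dots,y_{i-1}$, so $Y_n(y_i)$ is independent of it and of all earlier summands. Therefore each summand has mean $0$, the summands are pairwise orthogonal, and
\begin{equation}\label{eq:variance}
\mathbb E X=0,\qquad\mathbb E X^2=\delta^2v\sum_{i=1}^J\mathbb P(\tau\ge i)\ge\tfrac14\delta^2J\,\mathbb P(\tau=\infty).
\end{equation}
Before its last step the walk lies in $(-A,1)$, and a step has size at most $10\delta\le\frac12$; so $-A-\frac12\le X\le\frac32$. Write $X_+$ and $X_-$ for the positive and negative parts. Since $\mathbb EX=0$, we have $\mathbb EX_-=\mathbb EX_+\le\frac32$. This has two consequences: $\mathbb P(X\le-A)\le\frac3{2A}$ by Markov's inequality, and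
\begin{equation}\label{eq:second}
\mathbb EX^2=\mathbb EX_+^2+\mathbb EX_-^2\le\tfrac94+\big(A+\tfrac12\big)\tfrac32=3+\tfrac32A\le3A .
\end{equation}
Comparing with \eqref{eq:variance} gives $\mathbb P(\tau=\infty)\le12A/(\delta^2J)\le1/A$. If $\tau\le J$ and $X>-A$, the walk has left through the upper barrier and $1\le X\le1+10\delta=1+\kappa/2$. Hence
\begin{equation}\label{eq:near1}
\mathbb P\big(|X-1|>\tfrac\kappa2\big)\le\frac3{2A}+\frac1A=\frac5{2A}.
\end{equation}

\emph{Step 2: polynomials on $\mathbb T^J$.} Let $\gamma_1=1$, and for $i\ge2$ let $\gamma_i(y_1,\dots,y_{i-1})$ be the convolution on $\mathbb T^{i-1}$ of $\mathbf 1_{\{\tau\ge i\}}$ with $K_N(y_1)\cdots K_N(y_{i-1})$. This kernel is a nonnegative polynomial of mean $1$, so $\gamma_i$ is a polynomial with $0\le\gamma_i\le1$, and $\gamma_i\to\mathbf 1_{\{\tau\ge i\}}$ in $L^2$ as $N\to\infty$. Put $\tilde X=\sum_i\delta\gamma_iY_n(y_i)$. Since $\|\tilde X-X\|_2\le10\delta\sum_i\|\gamma_i-\mathbf 1_{\{\tau\ge i\}}\|_2$, we can fix $N$ with $\|\tilde X-X\|_2\le\frac\kappa4(4A)^{-1/2}$; this bound is less than $1$. Define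
\[
G^\pm=2\delta\sum_{i=1}^J\gamma_i(y_1,\dots,y_{i-1})\,Y_n^\pm(y_i)=\tilde X\pm D,\qquad D=\delta\sum_{i=1}^J\gamma_i\,W_n(y_i).
\]
If $|X-1|\le\frac\kappa2$, $|\tilde X-X|<\frac\kappa4$ and $|D|<\frac\kappa4$, then $|G^\pm-1|<\kappa$. Chebyshev's inequality gives $\mathbb P(|\tilde X-X|\ge\frac\kappa4)\le\frac1{4A}$. Since $\|D\|_1\le\delta J\cdot2n^{-1/2}$, Markov's inequality and \eqref{eq:n} give $\mathbb P(|D|\ge\frac\kappa4)\le\frac1{4A}$. With \eqref{eq:near1},
\begin{equation}\label{eq:G}
\mathbb P\big(|G^\pm-1|\ge\kappa\big)\le\frac5{2A}+\frac1{4A}+\frac1{4A}=\frac3A .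
\end{equation}
The frequencies of $\gamma_iY_n^\pm(y_i)$ have the form $(m_1,\dots,m_{i-1},k,0,\dots,0)$ with $0\ne k\in\operatorname{spec}Y_n^\pm$. So every element of $\operatorname{spec}G^\pm$ is nonzero, and its last nonzero coordinate lies in $\operatorname{spec}Y_n^\pm$. By Lemma~\ref{lem:blocks}(a), the spectra of $G^+$ and $G^-$ are disjoint. Orthogonality of $G^+$ and $G^-$ and \eqref{eq:second} now give
\[
\|G^\pm\|_2\le\|G^++G^-\|_2=2\|\tilde X\|_2\le2\big(\sqrt{3A}+1\big)\le2\big(\sqrt{12}+1\big)\zeta^{-1/2}\le9\zeta^{-1/2}.
\]

\emph{Step 3: transfer to $\mathbb T$.} For an integer $R\ge 1$ let $F^\pm(x)=G^\pm(Rx,R^2x,\dots,R^Jx)$. This substitution sends the frequency $m\in\mathbb Z^J$ to $\lambda_R(m)=\sum_jm_jR^j$. Let $d$ bound all coordinates of all frequencies of $G^\pm$, and let $R>2d+1$. If $m\neq0$ has $|m_j|\le2d$ for all $j$ and last nonzero coordinate $m_t$, then $|\lambda_R(m)|\ge R^t-2d\sum_{j<t}R^j>R^t-2dR^t/(R-1)>0$. So $\lambda_R$ is injective on $\{|m_j|\le d\}$. It follows that $F^+$ and $F^-$ have disjoint spectra omitting $0$ and that $\|F^\pm\|_2=\|G^\pm\|_2$.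

The same estimate shows that for each fixed $m\ne0$ we have $\lambda_R(m)\ne0$ for large $R$, that is, $\int e^{i\lambda_R(m)x}d\mu=0$. Hence the integral of any polynomial on $\mathbb T^J$ against the law of $(Rx,\dots,R^Jx)$ under $\mu$ equals its Haar integral for large $R$. Polynomials are uniformly dense in $C(\mathbb T^J)$, so these laws converge weakly to Haar measure. Under weak convergence the upper limit of the measures of a closed set is at most its limiting measure (the portmanteau theorem). Applied to the closed sets in \eqref{eq:G}, this gives $\mu\{|F^\pm-1|\ge\kappa\}<4/A=\zeta$ for large $R$. Finally $|F^+-F^-|\le2\delta\sum_{i\le J}|W_n(R^ix)|$, so (O3) and \eqref{eq:n} give $\|F^+-F^-\|_\Psi\le2\delta J\|W_n\|_\Psi<\varepsilon$.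
\end{proof}

\section{Ordering the terms of a polynomial}\label{sec:order}

Lemma~\ref{lem:pair} says nothing about the partial sums of $F^+$. The order of the terms is at our disposal, and it matters: for the numbers $1,\dots,1,-1,\dots,-1$ ($\nu/2$ of each) the partial sums in the given order reach $\nu/2$, while the next lemma says that in a random order they are typically of size $\sqrt\nu$. In general, a random order makes the partial sums follow the straight line from $0$ to the total sum.

\begin{lemma}\label{lem:numbers}
Let $a_1,\dots,a_\nu$ be real numbers with sum $s$, and let $q=\sum a_i^2$. If $S_m$ are the partial sums of the $a_i$ in a uniformly random order, then $\mathbb E\max_{m\le\nu}|S_m-\frac m\nu s|^4\le100q^2$.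
\end{lemma}

\begin{proof}
Put $b_i=a_i-s/\nu$. Then $\sum b_i=0$, $\sum b_i^2=q-s^2/\nu\le q$, and $S_m-\frac m\nu s$ are the partial sums of the $b_i$. If $\nu$ is odd, adjoin one more number $b=0$: deleting it from a uniform ordering of the enlarged list leaves a uniform ordering of the original list, whose partial sums occur among those of the enlarged list. So we may assume that there are $2\ell$ numbers. Let $B_m$ be their partial sums in a uniformly random order.

\emph{Reduction to the midpoint.} Given the first $m$ elements, the next is uniform among the remaining $2\ell-m$, whose sum is $-B_m$. So the conditional mean of $B_{m+1}$ is $B_m\big(1-\frac1{2\ell-m}\big)=B_m\frac{2\ell-m-1}{2\ell-m}$, and $Z_m=B_m/(2\ell-m)$ is a martingale. We use it only for $0\le m\le\ell$, where the denominator varies by at most a factor $2$. Doob's inequality $\mathbb E\max_{m\le\ell}Z_m^4\le(4/3)^4\,\mathbb EZ_\ell^4$, together with $|B_m|\le2\ell|Z_m|$ and $Z_\ell=B_\ell/\ell$, gives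
\[
\mathbb E\max_{m\le\ell}B_m^4\le(2\ell)^4(4/3)^4\,\mathbb EZ_\ell^4=16\,(4/3)^4\,\mathbb EB_\ell^4 .
\]
For $m\ge\ell$, $-B_m$ is the sum of the last $2\ell-m\le\ell$ elements, and the reversed ordering is again uniform, so the same bound holds for $\max_{m\ge\ell}B_m^4$. Thus $\mathbb E\max_mB_m^4\le32\,(4/3)^4\,\mathbb EB_\ell^4$.

\emph{The midpoint.} Take a uniform ordering, let $u_i$ and $v_i$ be the numbers in positions $i$ and $\ell+i$, and interchange the two members of each pair independently with probability $\frac12$. The resulting ordering is uniform. In it, position $i$ holds $\frac12(u_i+v_i)+\frac12\epsilon_i(u_i-v_i)$ with independent fair signs $\epsilon_i$, and $\sum_i(u_i+v_i)=0$, so $B_\ell=\sum_i\epsilon_iw_i$ with $w_i=\frac12(u_i-v_i)$. Here $\sum w_i^2\le\frac12\sum(u_i^2+v_i^2)\le\frac12q$. Conditionally on the pairs, $\mathbb E\big(\sum\epsilon_iw_i\big)^4=\sum_iw_i^4+6\sum_{i<j}w_i^2w_j^2\le3\big(\sum w_i^2\big)^2\le\frac34q^2$. Finally $32\,(4/3)^4\cdot\frac34=24\cdot\frac{256}{81}<100$.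
\end{proof}

\begin{lemma}\label{lem:order}
Let $P$ be a polynomial of mean zero with $\nu\ge1$ terms. The terms can be ordered so that their partial sums $S_m$ satisfy
\[
\int\max_{m\le\nu}\Big|S_m-\frac m\nu P\Big|^4d\mu\le400\,\|P\|_2^4 .
\]
\end{lemma}

\begin{proof}
Order the terms at random. At each $x$, Lemma~\ref{lem:numbers} applies to the values of the terms, with $s=P(x)$ and $q\le2\|P\|_2^2$ by \eqref{eq:squares}. Integrating over $x$, the expected value of the integral is at most $100\,(2\|P\|_2^2)^2$, and some ordering does no worse than the average.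
\end{proof}

The lemma bounds a fourth moment by the $L^2$ norm of $P$, however large $\|P\|_4$ may be. This comes from \eqref{eq:squares}, that is, from the uniform boundedness of the trigonometric system.

\section{Proof of Proposition~\ref{prop:steer}}\label{sec:slices}

The first attempt is $V=h(x)F^+(Lx)$, $U=h(x)F^-(Lx)$ with $L$ large. Then $V$ is close to $h$, the spectra are disjoint, and by Lemma~\ref{lem:order} the partial sums stay near the segment from $0$ to $V(x)$, but only up to an error of the order of $\|V\|_2$, which is large. We therefore cut $h$ into $M$ slices $h/M$ and realize each in its own range of frequencies. For all slices to be accurate at once we take $\zeta$ of order $\varepsilon/M$, which costs a factor $M^{1/2}$ in Lemma~\ref{lem:pair}; each slice then has $L^2$ norm of order $M^{-1}M^{1/2}=M^{-1/2}$. A second-moment bound on the errors, summed over the slices, would give $M\cdot M^{-1}$, which does not tend to $0$. The fourth-moment bound gives $M\cdot M^{-2}$, which does.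

\begin{proof}
If $h=0$ take $U=V=0$. Otherwise let $H=\max(1,\|h\|_\infty)$ and $d=\deg h$, and fix an integer $M$ with
\begin{equation}\label{eq:M}
M\cdot\frac{16}{\varepsilon^4}\cdot400\cdot\frac{18^4H^4}{\varepsilon^2M^2}<\frac\varepsilon4 .
\end{equation}
Apply Lemma~\ref{lem:pair} with $\zeta=\varepsilon/(4M)$, $\kappa=\varepsilon/(4H)$, and $\varepsilon/(2H)$ in place of $\varepsilon$. Let $D$ bound the degrees of $F^\pm$, choose integers $L_1>2d+N_0$ and $L_{j+1}>2d+L_jD$, and put
\[
V_j=\tfrac1M\,h(x)F^+(L_jx),\quad U_j=\tfrac1M\,h(x)F^-(L_jx)\quad(1\le j\le M),\qquad V=\sum_jV_j,\quad U=\sum_jU_j .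
\]

\emph{Spectra.} The frequencies of $V_j$ (of $U_j$) have the form $a+L_jb$ with $|a|\le d$ and $0\ne b\in\operatorname{spec}F^+$ (in $\operatorname{spec}F^-$). Since $L_j>2d$, the frequency determines $b$, so $V_j$ and $U_j$ have disjoint spectra. The moduli of these frequencies lie in $[L_j-d,\,L_jD+d]$, and these ranges are disjoint for different $j$ because $L_{j+1}-d>L_jD+d$. So the spectra of the $2M$ polynomials $V_j,U_j$ are pairwise disjoint, and all frequencies have modulus at least $L_1-d>N_0$. In particular each $V_j$ has mean zero, and the terms of $V$ are the terms of $V_1,\dots,V_M$ taken together.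

\emph{Norms.} By (O3), $\|V-U\|_\Psi\le\sum_j\frac HM\|F^+-F^-\|_\Psi<\varepsilon$. Also
\[
\|V_j\|_2\le\frac HM\cdot9\Big(\frac{4M}\varepsilon\Big)^{1/2}=18H\varepsilon^{-1/2}M^{-1/2}.
\]

\emph{Sums of whole slices.} Outside a set $E'$ of measure at most $M\zeta=\varepsilon/4$ we have $|F^+(L_jx)-1|\le\kappa$ for all $j$, and there
\begin{equation}\label{eq:slices}
\Big|\sum_{j\le m}V_j-\frac mM\,h\Big|\le\frac{|h|}M\sum_{j\le m}|F^+(L_jx)-1|\le H\kappa=\frac\varepsilon4\qquad(0\le m\le M).
\end{equation}

\emph{Partial sums inside a slice.} Order the $\nu_j$ terms of each nonzero $V_j$ by Lemma~\ref{lem:order}, with partial sums $S^{(j)}_m$. Let $E''$ be the set where $\max_m|S^{(j)}_m-\frac m{\nu_j}V_j|>\frac\varepsilon2$ for some $j$. By Chebyshev's inequality with fourth powers, $\mu(E'')\le\sum_j(2/\varepsilon)^4\,400\,\|V_j\|_2^4$, which is at most the left side of \eqref{eq:M}. So $\mu(E'\cup E'')<\varepsilon/2$.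

Order the terms of $V$ by listing those of $V_1$, then those of $V_2$, and so on. Let $x\notin E'\cup E''$. A partial sum has the form $\sum_{i<j}V_i+S^{(j)}_m$, and it differs by at most $\varepsilon/2$ from
\[
\sum_{i<j}V_i+\theta V_j=(1-\theta)\sum_{i\le j-1}V_i+\theta\sum_{i\le j}V_i,\qquad\theta=\frac m{\nu_j}\in[0,1].
\]
By \eqref{eq:slices} this lies within $\varepsilon/4$ of $th(x)$, where $t=(j-1+\theta)/M\in[0,1]$. So every partial sum has modulus at most $|h(x)|+\frac34\varepsilon$, and \eqref{eq:slices} with $m=M$ gives $|V(x)-h(x)|\le\varepsilon/4$.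
\end{proof}

This completes the proofs of Theorems~\ref{thm:generic} and~\ref{thm:answer}.

\section{The threshold at $L^2$}\label{sec:threshold}

\begin{proof}[Proof of Theorem~\ref{thm:threshold}]
(a) There are $c>0$ and $t_0$ with $\Phi(t)\ge ct^2$ for $t\ge t_0$, so $\int f^2d\mu\le t_0^2+c^{-1}\int\Phi(|f|)\,d\mu<\infty$. Case (i) of the introduction applies.

(b) By Theorems~\ref{thm:generic} and~\ref{thm:universal} it suffices to find an admissible $\Psi$ such that $\int\Phi(|f|)\,d\mu<\infty$ for all $f\in L^\Psi$. The function $\Phi$ need be neither convex nor doubling, so we construct a majorant of the form $\Psi(t)=\int_0^t\beta(u)\,du$. Convexity requires $\beta$ to be nondecreasing, and doubling will follow if $\beta(u)/u$ is nonincreasing. Let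
\[
\omega(t)=\sup_{s\ge\max(t,1)}\frac{\Phi(s)+s}{s^2}\qquad(t>0).
\]
Since $\Phi$ is bounded on bounded sets and $\Phi(s)=o(s^2)$, the function $\omega$ is finite, nonincreasing, bounded by $\omega(1)$, and tends to $0$; the summand $s$ makes it positive. The function $u\,\omega(u)$ need not be nondecreasing, so we take instead
\[
\beta(u)=\sup_{s>0}\omega(s)\min(u,s),\qquad\frac{\beta(u)}u=\sup_{s>0}\omega(s)\min\Big(1,\frac su\Big).
\]
The first formula shows that $\beta$ is nondecreasing, that $\beta(u)\le\omega(1)u$, and (take $s=u$) that $\beta(u)\ge u\,\omega(u)>0$. The second shows that $\beta(u)/u$ is nonincreasing and that, for every $s_0>0$, $\beta(u)/u\le\max\big(\omega(1)s_0/u,\ \omega(s_0)\big)$, by treating $s\le s_0$ and $s>s_0$ separately; hence $\beta(u)/u\to0$.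

Now $\Psi(t)=\int_0^t\beta$ is convex and continuous, vanishes at $0$, and is positive on $(0,\infty)$. From $\beta(2u)\le2\beta(u)$ we get $\Psi(2t)=2\int_0^t\beta(2u)\,du\le4\Psi(t)$, and $\Psi(t)\le t\beta(t)=o(t^2)$. So $\Psi$ is admissible. For $t\ge1$,
\[
\Psi(t)\ge\int_0^tu\,\frac{\beta(t)}t\,du=\frac{t\beta(t)}2\ge\frac{t^2\omega(t)}2\ge\frac{\Phi(t)}2 .
\]
Therefore $\int\Phi(|f|)\,d\mu\le\sup_{[0,1]}\Phi+2\int\Psi(|f|)\,d\mu$, which is finite for $f\in L^\Psi$ by (O4).

For the last statement take $\Phi(t)=t^2/\log(2+t)$. For each $p<2$ there is a constant $C_p$ with $t^p\le C_p\Phi(t)$ for $t\ge1$, so $\int\Phi(|f|)\,d\mu<\infty$ implies $f\in L^p$ for all $p<2$.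
\end{proof}

\begin{thebibliography}{1}
\bibitem{Rudin} Rudin, Proc. AMS \textbf{10} (1959), 855--859.
\end{thebibliography}
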